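\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}


\title{Asymptotically abelian II$_1$-factors that are not infinite tensor powers}

\begin{abstract}
The infinite tensor power of a finite factor is asymptotically abelian. We show that the converse fails: there is an asymptotically abelian II$_1$-factor $M$ that is not isomorphic to $\bigotimes_{n=1}^\infty\mathfrak B$ for any finite factor $\mathfrak B$. The example is the von Neumann algebra of the group of finitely supported sequences in the free group $\mathbb F_2$ that have total parity zero. Its Connes invariant is $\chi(M)\cong\mathbb Z/2$, while $\chi(M\mathbin{\bar\otimes}M)\cong(\mathbb Z/2)^2$, so $M$ is not isomorphic to its own tensor square. We also determine which algebras in a larger family of this kind are infinite tensor powers, and obtain $2^{\aleph_0}$ pairwise non-isomorphic examples.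
\end{abstract}

\section{The question and the answer}

Let $\mathcal M$ be a W*-algebra with predual $\mathcal M_*$. Let $s(\mathcal M,\mathcal M_*)$ be the topology on $\mathcal M$ given by the seminorms $x\mapsto\rho(x^*x)^{1/2}$, where $\rho$ runs over the positive elements of $\mathcal M_*$. The algebra $\mathcal M$ is \emph{asymptotically abelian} if there is a sequence $(\Phi_n)$ of $*$-automorphisms of $\mathcal M$ such that
\[
[\Phi_n(x),y]\to0\quad\text{in } s(\mathcal M,\mathcal M_*)\qquad\text{for all }x,y\in\mathcal M .
\]
Thus any finite set of elements can be moved, by an automorphism, to a position where it almost commutes with any other prescribed finite set.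

The obvious source of such automorphisms is an infinite tensor power. Let $\mathcal N$ be a finite factor with normal tracial state $\varphi$, let $\mathcal A$ be the C*-tensor product of countably many copies $\mathcal N_1,\mathcal N_2,\dots$ of $\mathcal N$, and let $\tau$ be the product of the states $\varphi$. The von Neumann algebra $\pi_\tau(\mathcal A)''$ generated in the GNS representation of $\tau$ is the \emph{canonical W*-infinite tensor product} of the $\mathcal N_n$. We write it $\mathcal N^{\otimes\infty}$ and call it the \emph{infinite tensor power} of $\mathcal N$. Let $\sigma_n$ be the permutation of $\mathbb N=\{1,2,\dots\}$ that swaps the blocks $\{1,\dots,2^{n-1}\}$ and $\{2^{n-1}+1,\dots,2^n\}$. It permutes the tensor factors. The resulting automorphism $\Phi_n$ moves everything supported on the first $2^{n-1}$ factors to the next $2^{n-1}$ factors, where it commutes with everything supported on the first $2^{n-1}$ factors. Since the elements supported on finitely many factors are dense, an approximation shows that $\mathcal N^{\otimes\infty}$ is asymptotically abelian.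

The following question is posed in \cite{book}.

\medskip
\noindent\textbf{Question.} \emph{Is there an asymptotically abelian II$_1$-factor that is not $*$-isomorphic to $\mathfrak B^{\otimes\infty}$ for any II$_1$-factor $\mathfrak B$?}
\medskip

One's first guess may well be that there is none, because the definition seems to say that every finite piece of the algebra is repeated again and again in commuting positions. But an infinite tensor power has a second, much stronger kind of self-similarity. Splitting $\mathbb N$ into odd and even numbers shows that $N=\mathfrak B^{\otimes\infty}$ satisfies $N\cong N\mathbin{\bar\otimes}N$. Asymptotic abelianness does not ask for such a splitting. Automorphisms that permute coordinates are enough for it. So we look for an algebra that is invariant under permutations of its coordinates but does not split as a tensor product over them. A global constraint does this: start from the infinite direct sum of copies of a group, and keep only the sequences whose total parity is even. Permutations preserve the parity condition. But if the coordinates are split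 into two halves, the two half-parities may both be odd, so the algebra is larger than the tensor product of its halves. The tensor square, moreover, carries two parity conditions and not one.

\begin{theorem}\label{thm:main}
Let $p:\mathbb F_2\to\mathbb Z/2$ be a surjective homomorphism, let
\[
G=\Big\{(g_n)\in\bigoplus_{n\ge1}\mathbb F_2:\ \sum_np(g_n)=0\Big\},
\]
and let $M=L(G)$ be its group von Neumann algebra. Then $M$ is an asymptotically abelian II$_1$-factor with separable predual, and Connes' invariant satisfies
\[
\chi(M)\cong\mathbb Z/2,\qquad\chi(M\mathbin{\bar\otimes}M)\cong(\mathbb Z/2)^2 .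
\]
Hence $M\not\cong M\mathbin{\bar\otimes}M$, and $M$ is not $*$-isomorphic to $\mathfrak B^{\otimes\infty}$ for any II$_1$-factor $\mathfrak B$, nor for any finite factor $\mathfrak B$.
\end{theorem}

So the answer to the question is \emph{yes}. What has to be proved is that the parity condition can be recovered from the algebra alone, and for this we use Connes' invariant $\chi$, recalled in Section~\ref{sec:prelim}. It consists of the automorphisms, modulo inner ones, that are limits of inner automorphisms and act trivially on central sequences. For the algebras considered here such an automorphism is implemented by a unitary on every finite block of coordinates, and by another unitary on some tail. Without a parity condition the two pieces of information can be glued, and the automorphism is inner. Under a parity condition the gluing may fail, and it fails exactly by a parity. The property of $\mathbb F_2$ that makes the argument work is a spectral gap for the action of $\ker p$ on $\mathbb F_2$ by conjugation. It forces every central sequence to leave each finite set of coordinates.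

We carry out the construction for a pair $(\Gamma,p)$, where $p$ maps the group $\Gamma$ onto an abelian group $A$ and satisfies a spectral gap condition. The resulting algebra $M(\Gamma,p)$ has $\chi(M(\Gamma,p))\cong A$ (Theorem~\ref{thm:chi}). Theorem~\ref{thm:main} is then proved in Section~\ref{sec:solution}. In Section~\ref{sec:complement} we show that $M(\Gamma,p)$ is an infinite tensor power of a finite factor if and only if $A=0$ (Theorem~\ref{thm:iff}). We also obtain $2^{\aleph_0}$ non-isomorphic examples (Theorem~\ref{thm:family}).

\section{Preliminaries}\label{sec:prelim}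

All groups are countable. For a von Neumann algebra $Q$ we write $(Q)_1$ for its operator-norm unit ball and $U(Q)$ for its unitary group, and $\mathrm{Ad}(w)(x)=wxw^*$.

\subsection*{Finite von Neumann algebras}

Let $M$ be a von Neumann algebra with a faithful normal tracial state $\tau$, and put $\|x\|_2=\tau(x^*x)^{1/2}$. \emph{On bounded sets the topology $s(M,M_*)$ is the $\|\cdot\|_2$-topology.} Indeed $\tau$ is itself one of the functionals $\rho$. Conversely, a positive $\rho\in M_*$ has the form $\tau(h\,\cdot)$ with $0\le h\in L^1(M,\tau)$, and for $0\le h_0\in M$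
\[
\rho(x^*x)\le\|h_0\|\,\|x\|_2^2+\|h-h_0\|_1\|x\|^2 ,
\]
where $h_0$, a spectral truncation of $h$, can be chosen with $\|h-h_0\|_1$ arbitrarily small. So convergence of bounded sequences in $s(M,M_*)$, and with it asymptotic abelianness, can be tested in $\|\cdot\|_2$.

We also use \emph{uniqueness of the GNS construction}. Suppose that a unital $*$-algebra $\mathcal A$ is mapped by unital $*$-homomorphisms onto weakly dense subalgebras of two von Neumann algebras with faithful normal tracial states, and that the two traces agree on $\mathcal A$. Then the two algebras are isomorphic, by a trace-preserving isomorphism compatible with the maps of $\mathcal A$. This holds because the correspondence of the images of each element of $\mathcal A$ extends to a unitary between the $L^2$-spaces that intertwines left multiplication. For instance, the GNS vector of $\tau$ gives a normal trace on $\mathcal N^{\otimes\infty}$, which is faithful since a cyclic trace vector is separating. So $\mathcal N^{\otimes\infty}$ is determined by the algebraic tensor product of the $\mathcal N_n$ and the product trace,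 and permutations of the tensor factors induce automorphisms of $\mathcal N^{\otimes\infty}$.

\subsection*{Group von Neumann algebras}

$L(K)$ is the von Neumann algebra of the left regular representation of a group $K$, with canonical unitaries $u_g$ and trace $\tau$. Each $x\in L(K)$ has a Fourier expansion $x=\sum_gx_gu_g$ in $\ell^2(K)$, and $\|x\|_2$ is the $\ell^2$-norm of $(x_g)$. For a subgroup $K_0\le K$ the algebra $L(K_0)\subset L(K)$ consists exactly of the elements supported in $K_0$, and the trace-preserving conditional expectation $E_{L(K_0)}$ restricts the support to $K_0$; it is the restriction of the orthogonal projection $\ell^2(K)\to\ell^2(K_0)$. By uniqueness of the GNS construction, $L(K\times K')\cong L(K)\mathbin{\bar\otimes}L(K')$.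

\subsection*{Connes' invariant}

Let $M$ be a II$_1$-factor with separable predual. Give $\mathrm{Aut}(M)$ the topology of pointwise $\|\cdot\|_2$-convergence. Automorphisms preserve $\tau$, so they act as unitaries on the separable space $L^2(M)$, and this topology is the restriction of the strong operator topology. It is a metrizable group topology. Hence the closure $\overline{\mathrm{Int}}(M)$ of the group of inner automorphisms is a normal subgroup, and each of its elements is the limit of a \emph{sequence} $\mathrm{Ad}(w_k)$.

A \emph{central sequence} is a bounded sequence $(x_k)$ in $M$ with $\|[x_k,y]\|_2\to0$ for all $y\in M$. Let $\mathrm{Ct}(M)$ be the set of all $\theta\in\mathrm{Aut}(M)$ with $\|\theta(x_k)-x_k\|_2\to0$ for every central sequence $(x_k)$. It is a subgroup, since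
\[
\|\theta^{-1}(x_k)-x_k\|_2=\|\theta(x_k)-x_k\|_2,\qquad
\|\theta\varphi(x_k)-x_k\|_2\le\|\varphi(x_k)-x_k\|_2+\|\theta(x_k)-x_k\|_2 .
\]
It is normal, because automorphisms map central sequences to central sequences, and it contains $\mathrm{Int}(M)$, because $\mathrm{Ad}(w)(x_k)-x_k=[w,x_k]w^*$. \emph{Connes' invariant} is the group
\[
\chi(M)=\big(\mathrm{Ct}(M)\cap\overline{\mathrm{Int}}(M)\big)/\,\mathrm{Int}(M)\subset\mathrm{Out}(M).
\]
It is an isomorphism invariant of $M$, and as a subgroup of $\mathrm{Out}(M)$ it is stable under conjugation by $\mathrm{Aut}(M)$. We write $[\theta]$ for the class of $\theta$ in $\mathrm{Out}(M)$.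

Central sequences will come from the following observation.

\begin{lemma}\label{lem:tail}
Let $N_1\subset N_2\subset\cdots$ be von Neumann subalgebras of $M$ with $\bigcup_jN_j$ dense in $M$ for $\|\cdot\|_2$, and let $x_k\in(N_k'\cap M)_1$ for $k\ge1$. Then $(x_k)$ is a central sequence.
\end{lemma}

\begin{proof}
Let $y\in M$, $\varepsilon>0$, and choose $j$ and $y'\in N_j$ with $\|y-y'\|_2\le\varepsilon$. For $k\ge j$ we have $[x_k,y']=0$, so $\|[x_k,y]\|_2\le2\|x_k\|\,\|y-y'\|_2\le2\varepsilon$.
\end{proof}

\subsection*{Automorphisms close to the identity}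

The next lemma turns an estimate that is uniform on a subalgebra $Q$ into exact innerness on $Q$. We use it three times below, each time for a $Q$ whose relative commutant is a factor. This hypothesis is needed to enlarge the partial isometry produced by averaging to a unitary.

\begin{lemma}\label{lem:close}
Let $M$ be a II$_1$-factor, $Q\subset M$ a von Neumann subalgebra such that $Q'\cap M$ is a factor, $\alpha\in\mathrm{Aut}(M)$, and $\delta<1$ with $\|\alpha(u)-u\|_2\le\delta$ for all $u\in U(Q)$. Then there is $W\in U(M)$ with $\alpha(x)=WxW^*$ for all $x\in Q$.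
\end{lemma}

\begin{proof}
\emph{Averaging.} Let $C$ be the $\|\cdot\|_2$-closed convex hull of $\{\alpha(u)u^*:u\in U(Q)\}$. It lies in $(M)_1$, which is $\|\cdot\|_2$-closed in $L^2(M)$. Let $a$ be the element of $C$ of minimal $\|\cdot\|_2$-norm. Every element of $C$ is within $\delta<1=\|1\|_2$ of $1$, so $a\ne0$. For $u\in U(Q)$ the isometry $y\mapsto\alpha(u)yu^*$ maps $C$ onto itself, because $\alpha(u)\alpha(u')u'^*u^*=\alpha(uu')(uu')^*$. By uniqueness of $a$ we get $\alpha(u)au^*=a$. Since $Q$ is spanned by its unitaries,
\[
\alpha(x)a=ax\qquad(x\in Q).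
\]
Taking adjoints, $a^*\alpha(x)=xa^*$, so $a^*a\,x=a^*\alpha(x)a=x\,a^*a$ and $a^*a\in Q'\cap M$. Let $a=v|a|$ be the polar decomposition and $e=v^*v$, a projection in $Q'\cap M$. For $x\in Q$ we have $\alpha(x)v|a|=v|a|x=vx|a|$, so $\alpha(x)v$ and $vx$ agree on the closure of the range of $|a|$, which is the range of $e$. Both vanish on the range of $1-e$, as $e$ commutes with $x$. So $\alpha(x)v=vx$.

\emph{From a partial isometry to a unitary.} There are an integer $r\ge1$ and a projection $e_0\le e$ in the finite factor $Q'\cap M$ with $\tau(e_0)=1/r$. If $Q'\cap M$ is of type I$_r$, take $e_0$ minimal; if it is of type II$_1$, take any $r\ge1/\tau(e)$. Replace $v$ by $ve_0$. We still have $\alpha(x)v=vx$ for $x\in Q$, and now $v^*v=e_0$, while $f_0=vv^*$ commutes with $\alpha(Q)$. Thus $f_0$ is a projection of trace $1/r$ in $\alpha(Q)'\cap M=\alpha(Q'\cap M)$, which is also a factor. Choose partial isometries $w_i\in Q'\cap M$ and $z_i\in\alpha(Q'\cap M)$, $1\le i\le r$, with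
\[
w_i^*w_i=e_0,\quad\sum_iw_iw_i^*=1,\qquad z_i^*z_i=f_0,\quad\sum_iz_iz_i^*=1 .
\]
The ranges of the $z_i$ are orthogonal, so $z_i^*z_j=\delta_{ij}f_0$. Put $W=\sum_iz_ivw_i^*$. Then $W^*W=\sum_iw_iv^*f_0vw_i^*=\sum_iw_ie_0w_i^*=1$, and $W$ is unitary because $M$ is finite. For $x\in Q$,
\[
\alpha(x)W=\sum_iz_i\alpha(x)vw_i^*=\sum_iz_ivxw_i^*=\sum_iz_ivw_i^*x=Wx .\qedhere
\]
\end{proof}

\section{Direct sums with a global constraint}\label{sec:construction}

Let $\Gamma\ne\{e\}$ be a countable group, $A$ an abelian group, $p:\Gamma\to A$ a surjective homomorphism, and $E=\ker p$. Put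
\[
H=\bigoplus_{n\ge1}\Gamma_n,\quad\Gamma_n=\Gamma,\qquad p:H\to A,\quad p(h)=\sum_np(h_n),
\]
\[
G=\ker(p:H\to A),\qquad M=M(\Gamma,p)=L(G)\ \subset\ P=L(H).
\]
Since $A$ is abelian, $p:H\to A$ is a homomorphism and is invariant under permutations of the coordinates.

For $I\subset\mathbb N$ let $H_I=\bigoplus_{n\in I}\Gamma_n$, $G_I=G\cap H_I$, $E_I=\bigoplus_{n\in I}E\subset G_I$, $P_I=L(H_I)$ and $M_I=L(G_I)$. We write $[m]=\{1,\dots,m\}$, and ``$>m$'' stands for $\{m+1,m+2,\dots\}$. For $g\in\Gamma$ let $g^{(n)}$ be its copy in $\Gamma_n$. Looking at supports, we see that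
\begin{equation}\label{eq:supports}
M\cap P_I=M_I,\qquad E_{P_I}(M)\subset M_I ,
\end{equation}
that $P_I$ and $P_{\mathbb N\setminus I}$ commute, and that $\bigcup_mM_{[m]}$ is $\|\cdot\|_2$-dense in $M$, since every element of $G$ has finite support.

The algebras $M_{[m]}$ and $M_{>m}$ commute and generate $L(G_{[m]}\times G_{>m})$, and
\[
G_{[m]}\times G_{>m}=\{g\in G:\ p(g_{1})+\dots+p(g_m)=0\}.
\]
If $A\ne0$ and $m\ge1$, this is a proper subgroup of $G$; its cosets are indexed by $A$. This is where $M$ differs from a tensor product over the coordinates.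

\begin{proposition}\label{prop:aa}
$M(\Gamma,p)$ is asymptotically abelian.
\end{proposition}

\begin{proof}
Let $\sigma_n$ be the block-swapping permutations of the introduction. Permuting coordinates by $\sigma_n$ is an automorphism of $H$ that preserves $p$ and hence $G$. It therefore induces $\Phi_n\in\mathrm{Aut}(M)$, which preserves $\tau$. If $x,y\in M_{[m]}$ and $2^{n-1}\ge m$, then $\Phi_n(x)\in M_{>2^{n-1}}$ commutes with $y$.

Now let $x,y\in M$ and $\varepsilon>0$. By Kaplansky's density theorem there are $m$ and $x',y'\in M_{[m]}$ with $\|x'\|\le\|x\|$, $\|y'\|\le\|y\|$ and $\|x-x'\|_2,\|y-y'\|_2\le\varepsilon$. In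
\[
[\Phi_n(x),y]=[\Phi_n(x-x'),y]+[\Phi_n(x'),y-y']+[\Phi_n(x'),y']
\]
the first two terms have $\|\cdot\|_2$-norm at most $2\varepsilon\|y\|$ and $2\varepsilon\|x\|$, and the last term vanishes for large $n$. So $\limsup_n\|[\Phi_n(x),y]\|_2\le2\varepsilon(\|x\|+\|y\|)$ for every $\varepsilon>0$, that is, $\|[\Phi_n(x),y]\|_2\to0$. The sequence is bounded, so it converges to $0$ in $s(M,M_*)$.
\end{proof}

\section{The spectral gap and its consequences}\label{sec:gap}

The remaining work is to read off $A$ from $M$. For this we need control of central sequences, and that is the purpose of the following condition. Let $\mathrm{Ad}$ also denote the conjugation representation of $\Gamma$ on $\ell^2(\Gamma)$.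

\begin{definition}
The pair $(\Gamma,p)$ satisfies (SG) if there are a finite set $S\subset E=\ker p$ and $c>0$ with
\begin{equation}\tag{SG}\label{SG}
\sum_{s\in S}\|\mathrm{Ad}(s)\xi-\xi\|^2\ge c\,\|\xi\|^2\qquad\text{for all }\xi\in\ell^2(\Gamma\setminus\{e\}).
\end{equation}
\end{definition}

It is important that $S$ lies in the kernel of $p$: the copies of $S$ in the groups $\Gamma_n$ then lie in $G$, so the gap can be tested with unitaries of $M$.

\begin{lemma}\label{lem:free}
Let $\Gamma$ be a countable free group of rank at least $2$ and $p:\Gamma\to A$ any surjection onto an abelian group. Then $(\Gamma,p)$ satisfies \eqref{SG}.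
\end{lemma}

\begin{proof}
The kernel $E$ contains $[\Gamma,\Gamma]$, so it is non-abelian. Choose non-commuting $s,t\in E$. The group $F=\langle s,t\rangle$ is free by the Nielsen--Schreier theorem and non-abelian, hence non-amenable. Put $T=\frac14(s+s^{-1}+t+t^{-1})\in\mathbb C[F]$. Kesten's theorem says that the averaging operator over a finite symmetric generating set of a non-amenable group has norm less than $1$ in the regular representation. So
\[
\kappa=\|\lambda_F(T)\|<1 .
\]

We transfer this bound to the conjugation representation. In a free group the centralizer of each $g\ne e$ is cyclic. So the stabilizers of the conjugation action of $F$ on $\Gamma\setminus\{e\}$ are cyclic, and, orbit by orbit, $\ell^2(\Gamma\setminus\{e\})$ is as an $F$-representation a direct sum of quasi-regular representations $\lambda_{F/C}$ on $\ell^2(F/C)$ with $C\le F$ cyclic.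

\emph{Claim: $\|\lambda_{F/C}(T)\|\le\kappa$.} There are unit vectors $f_k\in\ell^2(C)$ with $\|f_k(d\,\cdot)-f_k\|\to0$ for each $d\in C$. If $C=\langle z\rangle$ is infinite, take $f_k=k^{-1/2}1_{\{z,z^2,\dots,z^k\}}$; if $C$ is trivial, take $f_k=\delta_e$. There are no other cases, as $F$ is torsion-free. Let $\xi\in\ell^2(F/C)$ be a finitely supported unit vector and $\sigma:F/C\to F$ a section. Define unit vectors $\eta_k\in\ell^2(F)$ by
\[
\eta_k(\sigma(x)a)=\xi(x)f_k(a)\qquad(x\in F/C,\ a\in C).
\]
For $r\in F$ write $r^{-1}\sigma(x)=\sigma(r^{-1}x)d_x$ with $d_x\in C$. Then $(\lambda_F(r)\eta_k)(\sigma(x)a)=\xi(r^{-1}x)f_k(d_xa)$, so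
\[
\langle\lambda_F(r)\eta_k,\eta_k\rangle=\sum_x\xi(r^{-1}x)\overline{\xi(x)}\sum_{a\in C}f_k(d_xa)\overline{f_k(a)}
\ \longrightarrow\ \sum_x\xi(r^{-1}x)\overline{\xi(x)}=\langle\lambda_{F/C}(r)\xi,\xi\rangle ,
\]
since only finitely many $x$ contribute. Hence $|\langle\lambda_{F/C}(T)\xi,\xi\rangle|\le\kappa$. As $\lambda_{F/C}(T)$ is self-adjoint and such $\xi$ are dense in the unit sphere, the claim follows.

Consequently $\|\mathrm{Ad}(T)\|\le\kappa$ on $\ell^2(\Gamma\setminus\{e\})$. Expanding the squares, we get
\[
\sum_{r\in\{s,t\}}\|\mathrm{Ad}(r)\xi-\xi\|^2=4\|\xi\|^2-4\langle\mathrm{Ad}(T)\xi,\xi\rangle\ge4(1-\kappa)\|\xi\|^2 .\qedhere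
\]
\end{proof}

\begin{lemma}\label{lem:product}
If $(\Gamma,p:\Gamma\to A)$ and $(\Gamma',p':\Gamma'\to A')$ satisfy \eqref{SG}, then so does $(\Gamma\times\Gamma',\,p\times p':\Gamma\times\Gamma'\to A\times A')$, and
\[
M(\Gamma\times\Gamma',p\times p')\cong M(\Gamma,p)\mathbin{\bar\otimes}M(\Gamma',p').
\]
\end{lemma}

\begin{proof}
Let $(S,c)$ and $(S',c')$ be as in \eqref{SG} for the two pairs. In the decomposition
\[
\ell^2(\Gamma\times\Gamma'\setminus\{e\})=\big(\ell^2(\Gamma\setminus\{e\})\otimes\ell^2(\Gamma')\big)\oplus\big(\mathbb C\delta_e\otimes\ell^2(\Gamma'\setminus\{e\})\big)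
\]
both summands are invariant under conjugation. An element $(s,e)$ with $s\in S$ acts on the first summand as $\mathrm{Ad}(s)\otimes1$, so $S\times\{e\}$ has gap $c$ there, and $\{e\}\times S'$ has gap $c'$ on the second. So the union of these two sets, which lies in $\ker(p\times p')$, works with the constant $\min(c,c')$. Reordering coordinates identifies $\{(g_n,g_n')_n:\sum_n(p(g_n),p'(g_n'))=0\}$ with the product of the two groups that define $M(\Gamma,p)$ and $M(\Gamma',p')$, and $L(K\times K')\cong L(K)\mathbin{\bar\otimes}L(K')$.
\end{proof}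

\emph{From now on, except in Remark~\ref{rem:noSG}, $(\Gamma,p)$ satisfies \eqref{SG}, and $S$ and $c$ are as in this condition.} There are two consequences, a qualitative and a quantitative one. The first says that relative commutants are as small as they can be.

\begin{lemma}\label{lem:comm}
For $I\subset\mathbb N$,
\[
L(E_I)'\cap P=P_{\mathbb N\setminus I},\qquad M_I'\cap M=M_{\mathbb N\setminus I}.
\]
In particular $L(E_{\mathbb N})'\cap P=\mathbb C$ and $L(E_I)'\cap P_I=\mathbb C$. For $I\ne\emptyset$, $M_I$ is a II$_1$-factor with separable predual.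
\end{lemma}

\begin{proof}
If $g\in\Gamma\setminus\{e\}$ had only finitely many conjugates by elements of $E$, the indicator function of the set of these conjugates would be a nonzero $E$-invariant vector in $\ell^2(\Gamma\setminus\{e\})$, against \eqref{SG}. So the $E$-conjugacy class of $g$ is infinite, and $E$ is infinite. Hence any $h\in H$ with $h_i\ne e$ for some $i\in I$ has an infinite $E_I$-conjugacy class. If $x\in P$ commutes with $u_s$ for all $s\in E_I$, its Fourier coefficients are constant on $E_I$-conjugacy classes. Being square summable, they vanish outside $H_{\mathbb N\setminus I}$. So $x\in P_{\mathbb N\setminus I}$, and the converse inclusion is clear.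

Next, $M_I'\cap M\subset L(E_I)'\cap M=P_{\mathbb N\setminus I}\cap M=M_{\mathbb N\setminus I}$ by \eqref{eq:supports}, and $M_{\mathbb N\setminus I}$ commutes with $M_I$. The case $I=\mathbb N$ and the equality $P_{\mathbb N\setminus I}\cap P_I=\mathbb C$ give the two special statements. The center of $M_I$ lies in $L(E_I)'\cap P_I=\mathbb C$. For $I\neq\emptyset$ the algebra $M_I\supset L(E_I)$ is infinite dimensional with a faithful normal trace, so it is a II$_1$-factor. Its predual is separable because $G_I$ is countable.
\end{proof}

The quantitative version says that what almost commutes with the copies of $S$ in the coordinates $I$ is almost independent of these coordinates.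

\begin{lemma}[Localization]\label{lem:loc}
Let $S_n\subset E_{\{n\}}$ be the copy of $S$ in $\Gamma_n$. For finite $I\subset\mathbb N$ and $x\in P$,
\[
c\,\|x-E_{P_{\mathbb N\setminus I}}(x)\|_2^2\le\sum_{n\in I}\sum_{s\in S_n}\|[u_s,x]\|_2^2 .
\]
Consequently, if $(x_k)$ is a bounded sequence in $P$ with $\|[u_s,x_k]\|_2\to0$ for all $s\in\bigcup_{n\in I}S_n$, for instance a central sequence of $M$, then $\|x_k-E_{P_{\mathbb N\setminus I}}(x_k)\|_2\to0$ and $\|[u_h,x_k]\|_2\to0$ for every $h\in H_I$.
\end{lemma}

\begin{proof}
Note that $\|[u_s,x]\|_2=\|u_sxu_s^*-x\|_2$. Let $e_n$ be the projection of $\ell^2(H)$ onto $\ell^2(H_{\mathbb N\setminus\{n\}})$. The range of $1-e_n$ is $\ell^2(\Gamma_n\setminus\{e\})\otimes\ell^2(H_{\mathbb N\setminus\{n\}})$. Conjugation by $s\in S_n$ acts on it as $\mathrm{Ad}(s)\otimes1$, and it fixes every vector in the range of $e_n$. So \eqref{SG} gives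
\[
\sum_{s\in S_n}\|u_sxu_s^*-x\|_2^2\ge c\,\|(1-e_n)x\|_2^2 .
\]
The $e_n$ commute, $\prod_{n\in I}e_n$ is the projection onto $\ell^2(H_{\mathbb N\setminus I})$, and $1-\prod_{n\in I}e_n\le\sum_{n\in I}(1-e_n)$. Summation over $n\in I$ proves the inequality. For the last assertion, central sequences of $M$ qualify because $u_s\in M$ for $s\in S_n$. The first convergence is immediate, and since $u_h$ commutes with $P_{\mathbb N\setminus I}$, we have $\|[u_h,x_k]\|_2\le2\|x_k-E_{P_{\mathbb N\setminus I}}(x_k)\|_2$.
\end{proof}

\begin{remark}\label{rem:noSG}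
Without \eqref{SG} the constraint may become invisible. Let $\Gamma$ be the group of finitely supported permutations of $\mathbb N$, let $p:\Gamma\to\mathbb Z/2$ be the sign, and let $E$ be its kernel. Nontrivial elements of $\Gamma$ have infinite conjugacy classes, also under the subgroup $E$ of index two. The proof of Lemma~\ref{lem:comm} uses only this property, so $M(\Gamma,p)$ is a II$_1$-factor. But $G$ is an increasing union of finite groups, so $M(\Gamma,p)$ is generated by an increasing sequence of finite dimensional algebras. By uniqueness of the hyperfinite II$_1$-factor $R$ we get $M(\Gamma,p)\cong R\cong R^{\otimes\infty}$.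
\end{remark}

\section{The smallest case: one parity}\label{sec:small}

Before computing $\chi$ in general, we exhibit by hand its nontrivial element in the situation of Theorem~\ref{thm:main}. Let $\Gamma=\mathbb F_2=\langle a,b\rangle$ and, for definiteness, $p(a)=1$, $p(b)=0$ in $\mathbb Z/2$. The element $h=a^{(1)}\in H$, which is $a$ in the first coordinate and $e$ elsewhere, has odd parity. So it is not in $G$, but it normalizes $G$, and $\theta=\mathrm{Ad}(u_h)|_M$ is an automorphism of $M$.

\emph{$\theta$ is a limit of inner automorphisms.} The missing parity can be borrowed from a far-away coordinate. We have $h_k=a^{(1)}(a^{(k+1)})^{-1}\in G$, and if $g\in G$ is supported in $[k]$, then $h_kgh_k^{-1}=hgh^{-1}$. So $\mathrm{Ad}(u_{h_k})\to\theta$.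

\emph{$\theta$ is trivial on central sequences.} A central sequence of $M$ asymptotically leaves the first coordinate, so $u_h$ asymptotically commutes with it; this is Lemma~\ref{lem:loc} with $I=\{1\}$.

\emph{$\theta$ is not inner.} If $\theta=\mathrm{Ad}(w)$ with $w\in U(M)$, then $w^*u_h$ commutes with $M\supset L(E_{\mathbb N})$, so it is a scalar by Lemma~\ref{lem:comm}. Then $u_h\in M=L(G)$, although $h\notin G$.

Thus $[\theta]$ is a nontrivial element of $\chi(M)$, of order two since $h^2\in G$. Why is there no other? Take $\alpha$ representing an element of $\chi(M)$. We shall see that $\alpha$ is implemented by a unitary $V$ on some tail $M_{>m}$, because it is trivial on central sequences, and by a unitary $W$ on the block $M_{[m]}$, because it is a limit of inner automorphisms. We may divide by $\mathrm{Ad}(V)$ and assume $V=1$. The unitary $W\in M$ may be spread over all coordinates. But one of its Fourier components along $H_{>m}$ already implements $\alpha$ on $M_{[m]}$ up to a scalar factor, and this component involves only coordinates in $[m]$. It has a definite parity. If the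 parity is even, $\alpha$ is inner on the block by a unitary that does not disturb the tail. If it is odd, $\alpha$ behaves there like $\theta$ up to such a unitary. One more point is needed: $M_{[m]}$ and $M_{>m}$ do not generate $M$, so $\alpha$ must be controlled on the other coset of $G_{[m]}\times G_{>m}$ as well.

\section{Computation of Connes' invariant}\label{sec:chi}

\begin{theorem}\label{thm:chi}
Let $(\Gamma,p:\Gamma\to A)$ satisfy \eqref{SG}. Then $M=M(\Gamma,p)$ is an asymptotically abelian II$_1$-factor with separable predual. For $h\in H$ put $\theta_h=\mathrm{Ad}(u_h)|_M$. The map $h\mapsto[\theta_h]$ induces an isomorphism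
\[
A\cong H/G\longrightarrow\chi(M).
\]
\end{theorem}

The first assertion is Lemma~\ref{lem:comm} and Proposition~\ref{prop:aa}. Note that $\theta_h$ is an automorphism of $M$ since $G$ is normal in $H$. We separate out what each of the two conditions in the definition of $\chi$ gives.

\begin{lemma}\label{lem:local}
Let $\alpha\in\mathrm{Aut}(M)$.
\begin{enumerate}
\item[(a)] If $\alpha\in\mathrm{Ct}(M)$, there are $m\ge1$ and $V\in U(M)$ with $\alpha=\mathrm{Ad}(V)$ on $M_{>m}$.
\item[(b)] If $\alpha\in\overline{\mathrm{Int}}(M)$, then for each $m\ge1$ there is $W\in U(M)$ with $\alpha=\mathrm{Ad}(W)$ on $M_{[m]}$.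
\item[(c)] If $\alpha\in\overline{\mathrm{Int}}(M)$ and $\alpha(u_s)=u_s$ for all $s\in\bigcup_nS_n$, then $\alpha=\mathrm{id}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) There is $m\ge1$ with $\|\alpha(x)-x\|_2\le\frac12$ for all $x\in(M_{>m})_1$. Otherwise there are $x_m\in(M_{>m})_1$, $m\ge1$, with $\|\alpha(x_m)-x_m\|_2>\frac12$. By Lemma~\ref{lem:tail} with $N_j=M_{[j]}$ the sequence $(x_m)$ is central, which contradicts $\alpha\in\mathrm{Ct}(M)$. The relative commutant $M_{>m}'\cap M=M_{[m]}$ is a factor by Lemma~\ref{lem:comm}, so Lemma~\ref{lem:close} with $Q=M_{>m}$ applies.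

(b) Let $\mathrm{Ad}(w_k)\to\alpha$ with $w_k\in U(M)$. For each of the finitely many $s\in\bigcup_{n\le m}S_n$,
\[
\|[u_s,w_k^*w_l]\|_2=\|w_lu_sw_l^*-w_ku_sw_k^*\|_2\to0\qquad(k,l\to\infty).
\]
By the inequality of Lemma~\ref{lem:loc} with $I=[m]$ there is $k$ such that for all $l\ge k$ the element $y_l=E_{P_{>m}}(w_k^*w_l)$ satisfies $\|w_k^*w_l-y_l\|_2\le\frac18$. Let $x\in(M_{[m]})_1$. Since $[y_l,x]=0$,
\[
\|w_lxw_l^*-w_kxw_k^*\|_2=\|[w_k^*w_l,x]\|_2\le\tfrac14 .
\]
Letting $l\to\infty$ we get $\|\alpha(x)-w_kxw_k^*\|_2\le\frac14$, that is, $\|\mathrm{Ad}(w_k^*)\alpha(x)-x\|_2\le\frac14$, for all $x\in(M_{[m]})_1$. As $M_{[m]}'\cap M=M_{>m}$ is a factor, Lemma~\ref{lem:close}, applied to $\mathrm{Ad}(w_k^*)\circ\alpha$ and $Q=M_{[m]}$, gives a unitary $W'\in M$ with $\alpha=\mathrm{Ad}(w_kW')$ on $M_{[m]}$.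

(c) Let $\mathrm{Ad}(v_k)\to\alpha$ with $v_k\in U(M)$. For $s\in\bigcup_nS_n$ we have $\|[v_k,u_s]\|_2=\|v_ku_sv_k^*-u_s\|_2\to\|\alpha(u_s)-u_s\|_2=0$. Given $g\in G$, apply Lemma~\ref{lem:loc} to $(v_k)$ with $I$ the support of $g$. It gives $\|[v_k,u_g]\|_2\to0$, so $\alpha(u_g)=\lim_kv_ku_gv_k^*=u_g$. As the $u_g$ generate $M$, $\alpha=\mathrm{id}$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:chi}]
\emph{Step 1: $\theta_h\in\mathrm{Ct}(M)\cap\overline{\mathrm{Int}}(M)$ for $h\in H$.} Choose $m$ with $h\in H_{[m]}$. As $p$ is surjective on $\Gamma$, there is $g\in\Gamma$ with $p(g)=p(h)$. Then $h_k=h\,(g^{(m+k)})^{-1}\in G$ for $k\ge1$, and $\mathrm{Ad}(u_{h_k})$ agrees with $\theta_h$ on $M_{[m+k-1]}$. Since $\bigcup_jM_{[j]}$ is dense and automorphisms are $\|\cdot\|_2$-isometric, $\mathrm{Ad}(u_{h_k})\to\theta_h$. If $(x_k)$ is a central sequence of $M$, Lemma~\ref{lem:loc} with $I=[m]$ gives $\|\theta_h(x_k)-x_k\|_2=\|[u_h,x_k]\|_2\to0$.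

\emph{Step 2: $\theta_h$ is inner if and only if $h\in G$.} If $\theta_h=\mathrm{Ad}(w)$ with $w\in U(M)$, then $w^*u_h\in M'\cap P\subset L(E_{\mathbb N})'\cap P=\mathbb C$ by Lemma~\ref{lem:comm}. So $u_h\in M=L(G)$ and $h\in G$. The converse is clear. Thus $H/G\to\chi(M)$ is a well-defined injective homomorphism.

\emph{Step 3: surjectivity.} Let $\alpha\in\mathrm{Ct}(M)\cap\overline{\mathrm{Int}}(M)$. Choose $m$ and $V$ as in Lemma~\ref{lem:local}(a). Replacing $\alpha$ by $\mathrm{Ad}(V^*)\circ\alpha$ does not change $[\alpha]$, so we may assume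
\[
\alpha=\mathrm{id}\ \text{ on }M_{>m},\qquad\text{hence}\qquad\alpha(M_{[m]})=\alpha(M_{>m}'\cap M)=M_{[m]} .
\]
Choose $W\in U(M)$ as in Lemma~\ref{lem:local}(b) for this $m$. We cannot simply divide $\alpha$ by $\mathrm{Ad}(W)$, since this would destroy the normalization on $M_{>m}$. Instead we replace $W$ by a unitary that commutes with $M_{>m}$, at the cost of leaving $M$.

For $h\in H_{>m}$ put $b_h=E_{P_{[m]}}(Wu_h^*)$; its Fourier coefficient at $k\in H_{[m]}$ is that of $W$ at $kh$. Since $H=H_{[m]}\times H_{>m}$, we have $W=\sum_{h\in H_{>m}}b_hu_h$ in $\|\cdot\|_2$. So some $b_h\ne0$, and we fix such an $h$. Let $x\in M_{[m]}$. Then $\alpha(x)\in M_{[m]}\subset P_{[m]}$, $x$ commutes with $u_h$, and $\alpha(x)W=Wx$. Hence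
\[
\alpha(x)b_h=E_{P_{[m]}}(\alpha(x)Wu_h^*)=E_{P_{[m]}}(Wu_h^*x)=b_hx .
\]
As in the proof of Lemma~\ref{lem:close} this implies that $b_h^*b_h$ commutes with $M_{[m]}$, so that $b_h^*b_h\in L(E_{[m]})'\cap P_{[m]}=\mathbb C$. Since $P_{[m]}$ is finite, a scalar multiple $b_0$ of $b_h$ is a unitary in $P_{[m]}$, and $\alpha=\mathrm{Ad}(b_0)$ on $M_{[m]}$.

Here the constraint enters. As $W$ is supported in $G$, $b_0$ is supported in $\{k\in H_{[m]}:p(k)=-p(h)\}$. Since $p$ maps $H_{[m]}$ onto $A$, this set is a coset $G_{[m]}g_0$ with $g_0\in H_{[m]}$. So $b_0=c_0u_{g_0}$ with $c_0\in U(M_{[m]})$, and $\alpha=\mathrm{Ad}(c_0)\circ\theta_{g_0}$ on $M_{[m]}$. Put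
\[
\beta=\theta_{g_0}^{-1}\circ\mathrm{Ad}(c_0^*)\circ\alpha .
\]
Both $c_0$ and $u_{g_0}$ lie in $P_{[m]}$ and commute with $M_{>m}$. So $\beta$ is the identity on $M_{[m]}$ \emph{and} on $M_{>m}$. Moreover $\beta\in\overline{\mathrm{Int}}(M)$ by Step~1, and $[\alpha]=[\theta_{g_0}][\beta]$.

It remains to see that $\beta=\mathrm{id}$. As $M_{[m]}$ and $M_{>m}$ generate only $L(G_{[m]}\times G_{>m})$, this is not automatic; see Remark~\ref{rem:dual}. But $S_n\subset E_{\{n\}}$ lies in $G_{[m]}$ if $n\le m$ and in $G_{>m}$ if $n>m$. So $\beta$ fixes all $u_s$, $s\in\bigcup_nS_n$, and Lemma~\ref{lem:local}(c) gives $\beta=\mathrm{id}$. Hence $[\alpha]=[\theta_{g_0}]$.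
\end{proof}

\begin{remark}\label{rem:dual}
The last part of Step~3 needs $\beta\in\overline{\mathrm{Int}}(M)$; being in $\mathrm{Ct}(M)$ is not enough. Let $A\ne0$, let $\gamma\neq1$ be a character of $A$, and let $m\ge1$. The automorphism $\beta_\gamma$ of $M$ given by $u_g\mapsto\gamma(p(g_1)+\dots+p(g_m))u_g$ is the identity on $M_{[m]}$ and on $M_{>m}$. It is not the identity, because $p(g_1)+\dots+p(g_m)$ takes all values in $A$ as $g$ runs through $G$. It lies in $\mathrm{Ct}(M)$, because by Lemma~\ref{lem:loc} and \eqref{eq:supports} every central sequence $(x_k)$ is asymptotically equal to $E_{P_{>m}}(x_k)\in M_{>m}$. By Lemma~\ref{lem:local}(c) it is not in $\overline{\mathrm{Int}}(M)$.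
\end{remark}

\section{Proof of Theorem \ref{thm:main}}\label{sec:solution}

\begin{lemma}\label{lem:square}
For every finite factor $\mathfrak B$ the algebra $N=\mathfrak B^{\otimes\infty}$ satisfies $N\cong N\mathbin{\bar\otimes}N$.
\end{lemma}

\begin{proof}
Let $\mathfrak B_n$ be the $n$-th copy of $\mathfrak B$ in $N$, and let $N_{\mathrm{odd}}$ and $N_{\mathrm{ev}}$ be the von Neumann subalgebras generated by the $\mathfrak B_n$ with $n$ odd and with $n$ even, respectively. They commute, they generate $N$, and $\tau(xy)=\tau(x)\tau(y)$ for $x\in N_{\mathrm{odd}}$, $y\in N_{\mathrm{ev}}$. So $x\otimes y\mapsto xy$ is a trace-preserving $*$-homomorphism from the algebraic tensor product of $N_{\mathrm{odd}}$ and $N_{\mathrm{ev}}$ onto a weakly dense subalgebra of $N$. By uniqueness of the GNS construction, $N\cong N_{\mathrm{odd}}\mathbin{\bar\otimes}N_{\mathrm{ev}}$. The algebraic tensor product of the $\mathfrak B_n$ with $n$ odd is dense in $N_{\mathrm{odd}}$. After renumbering, it is the algebraic tensor product of all $\mathfrak B_n$ with the product trace. So $N_{\mathrm{odd}}\cong N$,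 again by uniqueness of the GNS construction, and $N_{\mathrm{ev}}\cong N$ in the same way.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
By Lemma~\ref{lem:free} the pair $(\mathbb F_2,p)$ satisfies \eqref{SG}. By Theorem~\ref{thm:chi}, $M=M(\mathbb F_2,p)$ is an asymptotically abelian II$_1$-factor with separable predual and $\chi(M)\cong\mathbb Z/2$. By Lemma~\ref{lem:product}, $M\mathbin{\bar\otimes}M\cong M(\mathbb F_2\times\mathbb F_2,p\times p)$ and this pair satisfies \eqref{SG}, so Theorem~\ref{thm:chi} gives $\chi(M\mathbin{\bar\otimes}M)\cong\mathbb Z/2\times\mathbb Z/2$. These groups have different orders, and $\chi$ is an isomorphism invariant. So $M\not\cong M\mathbin{\bar\otimes}M$, and by Lemma~\ref{lem:square} $M$ is not isomorphic to $\mathfrak B^{\otimes\infty}$ for any finite factor $\mathfrak B$.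
\end{proof}

\section{Which of the algebras are infinite tensor powers}\label{sec:complement}

The argument just given uses that $\mathbb Z/2$ is not isomorphic to its square. For a group such as $A=\bigoplus_{n\ge1}\mathbb Z/2$ it gives nothing. We now show that, nevertheless, only $A=0$ leads to infinite tensor powers.

\begin{theorem}\label{thm:iff}
Let $(\Gamma,p:\Gamma\to A)$ satisfy \eqref{SG}. Then the asymptotically abelian II$_1$-factor $M(\Gamma,p)$ is isomorphic to $\mathfrak B^{\otimes\infty}$ for some finite factor $\mathfrak B$ if and only if $A=0$.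
\end{theorem}

\begin{theorem}\label{thm:family}
For a countable abelian group $A$ let $\Gamma_A$ be the free group on the set $A\times\mathbb N$, let $p_A:\Gamma_A\to A$ be given by $p_A(a,n)=a$ on generators, and let $M_A=M(\Gamma_A,p_A)$.
\begin{enumerate}
\item[(1)] $M_A$ is an asymptotically abelian II$_1$-factor with separable predual, $\chi(M_A)\cong A$, and $M_A\cong M_B$ if and only if $A\cong B$.
\item[(2)] $M_A$ is an infinite tensor power of a finite factor if and only if $A=0$.
\item[(3)] There are exactly $2^{\aleph_0}$ isomorphism classes of asymptotically abelian II$_1$-factors with separable predual that are not infinite tensor powers of a single finite factor.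
\item[(4)] If $A\ne0$ is finite, the tensor powers $M_A^{\bar\otimes k}$, $k=1,2,\dots$, are asymptotically abelian and pairwise non-isomorphic, and none of them is an infinite tensor power of a single finite factor.
\end{enumerate}
\end{theorem}

The idea for Theorem~\ref{thm:iff} is as follows. Suppose that $M(\Gamma,p)$ is $\mathfrak B^{\otimes\infty}$. The spectral gap then implies that each element of $\chi$ can be represented by an automorphism living on the first $k$ tensor factors, with one $k$ that serves for all of $\chi$. Permuting tensor factors moves it to one that lives on the next $k$ factors. But this also represents an element of $\chi$, so modulo inner automorphisms it must again live on the first $k$ factors. An automorphism that lives, modulo inner ones, in two independent places is inner. We need two standard facts about tensor products.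

\begin{lemma}\label{lem:tensor}
Let $C_1,C_2$ be finite factors.
\begin{enumerate}
\item[(a)] $(1\otimes C_2)'\cap(C_1\mathbin{\bar\otimes}C_2)=C_1\otimes1$.
\item[(b)] If $\theta_i\in\mathrm{Aut}(C_i)$ and $\theta_1\otimes\theta_2$ is inner on $C_1\mathbin{\bar\otimes}C_2$, then $\theta_1$ and $\theta_2$ are inner.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Let $x$ commute with $1\otimes C_2$. For $a\in C_1$ the slice $x_a=(\tau\otimes\mathrm{id})((a\otimes1)x)\in C_2$ commutes with $C_2$, so $x_a=\tau(x_a)1$. Hence, with $y=(\mathrm{id}\otimes\tau)(x)\in C_1$, for $b\in C_2$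
\[
\tau((a\otimes b)x)=\tau(b\,x_a)=\tau(b)\,\tau((a\otimes1)x)=\tau(b)\,\tau(ay)=\tau((a\otimes b)(y\otimes1)).
\]
So $x=y\otimes1$. The other inclusion is clear.

(b) Let $\theta_1\otimes\theta_2=\mathrm{Ad}(w)$. There is $y\in C_2$ with $w_y=(\mathrm{id}\otimes\tau)(w(1\otimes y))\ne0$; otherwise $\tau(w(x\otimes y))=0$ for all $x\in C_1$, $y\in C_2$, and $w=0$. Multiplying $(\theta_1(x)\otimes1)w=w(x\otimes1)$ on the right by $1\otimes y$, which commutes with $x\otimes1$, and applying $\mathrm{id}\otimes\tau$, we get $\theta_1(x)w_y=w_yx$ for $x\in C_1$. So $w_y^*w_y\in C_1'\cap C_1=\mathbb C$. As $C_1$ is finite, $w_y$ is a nonzero multiple of a unitary, and this unitary implements $\theta_1$. Exchanging the roles of the two factors gives the claim for $\theta_2$.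
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:iff}]
If $A=0$, then $G=H$ and $M=L(\bigoplus_n\Gamma_n)\cong L(\Gamma)^{\otimes\infty}$: the commuting algebras $L(\Gamma_n)$ generate $L(H)$, the trace is multiplicative on them, and the GNS construction is unique. Here $L(\Gamma)$ is a II$_1$-factor by Lemma~\ref{lem:comm} with $|I|=1$, since $G_I\cong\Gamma$.

Conversely, let $A\ne0$ and suppose $M=M(\Gamma,p)=\mathfrak B^{\otimes\infty}$ with tensor factors $\mathfrak B_n=\mathfrak B$. Let $B_{[k]}$ and $B_{>k}$ be the von Neumann subalgebras generated by $\mathfrak B_1,\dots,\mathfrak B_k$ and by the $\mathfrak B_n$ with $n>k$. As in Lemma~\ref{lem:square}, $M=B_{[k]}\mathbin{\bar\otimes}B_{>k}$. Both tensor factors are finite factors, because their centers are central in the II$_1$-factor $M$, and by Lemma~\ref{lem:tensor}(a) each is the relative commutant of the other.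

\emph{(i) There is $k\ge1$ such that every element of $\chi(M)$ has a representative that is the identity on $B_{>k}$.} The point is that $k$ does not depend on the element; the definition of $\mathrm{Ct}(M)$ alone would give a $k$ for each element separately. We get the uniformity from the spectral gap. There is $k\ge1$ with
\[
\|x-E_{P_{>1}}(x)\|_2\le\tfrac14\qquad\text{for all }x\in(B_{>k})_1 .
\]
Otherwise there are $x_k\in(B_{>k})_1$ violating this for every $k\ge1$. By Lemma~\ref{lem:tail} with $N_j=B_{[j]}$ the sequence $(x_k)$ is central in $M$, and Lemma~\ref{lem:loc} with $I=\{1\}$ gives a contradiction. Fix this $k$. For every $h\in\Gamma_1$ the unitary $u_h$ commutes with $P_{>1}$, so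
\[
\|\theta_h(x)-x\|_2\le2\|x-E_{P_{>1}}(x)\|_2\le\tfrac12\qquad(x\in(B_{>k})_1).
\]
Since $B_{>k}'\cap M=B_{[k]}$ is a factor, Lemma~\ref{lem:close} with $Q=B_{>k}$ shows that $\theta_h$ agrees modulo $\mathrm{Int}(M)$ with an automorphism that is the identity on $B_{>k}$. As $p(\Gamma_1)=A$, Theorem~\ref{thm:chi} shows that every element of $\chi(M)$ is $[\theta_h]$ for some $h\in\Gamma_1$.

\emph{(ii) Contradiction.} Since $\chi(M)\cong A\ne0$, (i) gives a non-inner $\theta$ representing an element of $\chi(M)$ with $\theta=\mathrm{id}$ on $B_{>k}$. Let $\beta\in\mathrm{Aut}(M)$ swap the $i$-th and the $(k+i)$-th tensor factor for $1\le i\le k$. Then $\theta_1=\beta\theta\beta^{-1}$ also represents an element of $\chi(M)$. It is the identity on $\beta(B_{>k})\supset B_{[k]}$. So it preserves $B_{[k]}'\cap M=B_{>k}$, and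
\[
\theta_1=\mathrm{id}\otimes\theta''\quad\text{on }B_{[k]}\mathbin{\bar\otimes}B_{>k} .
\]
By (i) also $\theta_1=\mathrm{Ad}(w)\circ\sigma$ with $w\in U(M)$ and $\sigma$ the identity on $B_{>k}$. Then $\sigma$ preserves $B_{>k}'\cap M=B_{[k]}$, so $\sigma=\sigma'\otimes\mathrm{id}$. Hence
\[
\sigma'^{-1}\otimes\theta''=\theta_1\sigma^{-1}=\mathrm{Ad}(w)
\]
is inner, and by Lemma~\ref{lem:tensor}(b) $\theta''$ is inner. Then $\theta_1=\mathrm{id}\otimes\theta''$ is inner, and so is $\theta=\beta^{-1}\theta_1\beta$, a contradiction.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:family}]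
(1) $\Gamma_A$ is a countable free group of infinite rank and $p_A$ is surjective, so Lemma~\ref{lem:free} and Theorem~\ref{thm:chi} give the first two assertions. An isomorphism $A\cong B$ induces a bijection of the free bases and so an isomorphism $\Gamma_A\cong\Gamma_B$ that intertwines $p_A$ and $p_B$, up to the given isomorphism $A\cong B$. Then the corresponding groups $G$ are isomorphic, and $M_A\cong M_B$. Conversely, $M_A\cong M_B$ gives $A\cong\chi(M_A)\cong\chi(M_B)\cong B$.

(2) This is Theorem~\ref{thm:iff}.

(3) For a set $\Pi$ of primes let $A_\Pi=\mathbb Z[1/q:q\in\Pi]\subset\mathbb Q$, as an additive group. Multiplication by a prime $q$ is bijective on $A_\Pi$ if and only if $q\in\Pi$. So the groups $A_\Pi$ are pairwise non-isomorphic, and they are nonzero. By (1) and (2) the algebras $M_{A_\Pi}$ represent $2^{\aleph_0}$ distinct classes. There are no more, because every von Neumann algebra with separable predual is isomorphic to one generated by a sequence of operators on $\ell^2$, and there are only $2^{\aleph_0}$ such sequences.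

(4) By Lemma~\ref{lem:product} and induction, $M_A^{\bar\otimes k}\cong M(\Gamma_A^k,p_A^k)$, and the pair $(\Gamma_A^k,\,p_A^k:\Gamma_A^k\to A^k)$ satisfies \eqref{SG}. Theorem~\ref{thm:chi} shows that this algebra is asymptotically abelian with $\chi\cong A^k$. These groups have distinct orders $|A|^k$, so the algebras are pairwise non-isomorphic. As $A^k\ne0$, Theorem~\ref{thm:iff} gives the last claim.
\end{proof}

\begin{thebibliography}{1}

\bibitem{book}
A printed mathematics book (source of the problem).

\end{thebibliography}

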